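# Uniform embeddings of unit balls into reflexive spaces and weak sequential completeness

## 1. The unit ball of $c_0$

Suppose the unit ball of a Banach space $X$ can be placed inside a reflexive space $Y$ by a map that need not be linear, but that is uniformly continuous with uniformly continuous inverse. What does this nonlinear information say about the linear space $X$? The property to be tested is weak sequential completeness: must every weakly Cauchy sequence of $X$ converge weakly? We begin with a space that lacks this property, $c_0$, where a direct argument shows that no such embedding exists. Then we ask what has to change for a general $X$.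

All Banach spaces are regarded as real. This loses nothing: a sequence is weakly Cauchy, or weakly convergent, for a complex structure if and only if it is so for the underlying real one, and reflexivity passes to the real structure.

**Definition (moduli).** Let $C$ be a subset of a Banach space $X$ and let $\varphi:C\to Y$ be a map into a Banach space. Put
$$\omega_\varphi(s)=\sup\{\|\varphi(x)-\varphi(y)\|:\ x,y\in C,\ \|x-y\|\le s\},$$
$$\rho_\varphi(t)=\inf\{\|\varphi(x)-\varphi(y)\|:\ x,y\in C,\ \|x-y\|\ge t\},$$
with $\inf\emptyset=+\infty$. The map $\varphi$ is a uniform homeomorphic embedding (for short, a uniform embedding) if it is injective and both $\varphi$ and $\varphi^{-1}$, defined on $\varphi(C)$, are uniformly continuous.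

In terms of the moduli, $\varphi$ is a uniform embedding if and only if $\omega_\varphi(s)\to0$ as $s\to0$ and $\rho_\varphi(t)>0$ for every $t>0$. The first condition is uniform continuity of $\varphi$. The second says that $\|\varphi(x)-\varphi(y)\|<\rho_\varphi(t)$ forces $\|x-y\|<t$, which is injectivity together with uniform continuity of the inverse. To show that an embedding does not exist, we will look for pairs of points that are far apart in $X$ while their images are close.

**Bounded images.** Let $C$ be bounded and convex, and suppose $\omega_\varphi(s_0)<\infty$ for some $s_0>0$. Given $x,y\in C$, divide the segment from $x$ to $y$ into $N=\max(1,\lceil \operatorname{diam}(C)/s_0\rceil)$ equal pieces. Each has length at most $s_0$, so $\|\varphi(x)-\varphi(y)\|\le N\omega_\varphi(s_0)$. Hence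
$$\varphi(C)\ \text{is bounded, and if } Y \text{ is reflexive it is relatively weakly compact.}\tag{1}$$

**Ultrafilter limits.** Let $\mathbb N=\{1,2,\dots\}$ and fix once and for all a nonprincipal ultrafilter $\mathcal U$ on $\mathbb N$. "For $\mathcal U$-almost all $n$" means "for all $n$ in some member of $\mathcal U$". All sufficiently large $n$ are $\mathcal U$-almost all $n$, and every member of $\mathcal U$ is infinite. In a compact Hausdorff space every sequence, even one defined only for large $n$, has a unique limit along $\mathcal U$. These limits respect continuous maps, and limits of real numbers respect $\le$. We use them in three compact settings: a weakly compact subset of $Y$, the ball $B_{Y^*}$ with its weak\* topology, and a bounded interval.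

**Proposition 1.** The unit ball of $c_0$ does not embed uniformly into any reflexive space.

Let $(e_j)$ be the unit vector basis of $c_0$ and $x_n=e_1+\dots+e_n\in B_{c_0}$. Write $[\mathbb N]^r$ for the set of $r$-element subsets of $\mathbb N$, listed increasingly. Suppose $\varphi:B_{c_0}\to Y$ is a uniform embedding with $Y$ reflexive.

**Step 1: averages that are close when interlaced and far when separated.** This step produces the points of $c_0$ to which $\varphi$ will be applied. Fix $r$ and for $\sigma=(n_1,\dots,n_r)\in[\mathbb N]^r$ put
$$f(\sigma)=\frac1r\sum_{i=1}^r x_{n_i}\in B_{c_0}.$$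
If $\sigma=(n_i)$ and $\tau=(m_i)$ are interlaced, $n_1<m_1<n_2<m_2<\dots<n_r<m_r$, then
$$f(\tau)-f(\sigma)=\frac1r\sum_{i=1}^r(x_{m_i}-x_{n_i})=\frac1r\sum_{i=1}^r \mathbf 1_{(n_i,m_i]}.$$
The intervals $(n_i,m_i]$ are disjoint, so $\|f(\sigma)-f(\tau)\|=\frac1r$. If instead $\max\sigma<\min\tau$, then at coordinate $\min\tau$ the vector $f(\tau)$ equals $1$ and $f(\sigma)$ equals $0$, so $\|f(\sigma)-f(\tau)\|=1$.

**Step 2: iterated limits, one variable at a time.** This step turns closeness on interlaced pairs into closeness to one single point $a$. Put $h=\varphi\circ f$ and $\kappa=\omega_\varphi(1/r)$. We may take $r$ so large that $\kappa<\infty$. By (1) the range of $h$ is relatively weakly compact. By Step 1, $\|h(\sigma)-h(\tau)\|\le\kappa$ for interlaced $\sigma,\tau$. Extend $h$ to shorter sequences by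
$$h(n_1,\dots,n_i)=\operatorname*{w-lim}_{n\to\mathcal U}h(n_1,\dots,n_i,n)\qquad(i=r-1,\dots,0),$$
and let $a=h(\emptyset)$. For $\tau\in[\mathbb N]^r$ let $\theta(\tau)=\|h(\tau)-a\|$ and choose $g(\tau)\in B_{Y^*}$ with $\langle h(\tau)-a,g(\tau)\rangle=\theta(\tau)$. Extend $g$ (by weak\* limits) and $\theta$ (by limits of numbers) to shorter sequences in the same way. For interlaced $\sigma,\tau$,
$$\big|\langle h(\sigma)-a,g(\tau)\rangle-\theta(\tau)\big|=\big|\langle h(\sigma)-h(\tau),g(\tau)\rangle\big|\le\kappa .\tag{2}$$
A weak limit of vectors may be tested against a fixed functional, and a weak\* limit of functionals may be tested against a fixed vector. We must not let both move at once, and the interlacing allows us to move one index at a time. In (2) keep $n_1,m_1,\dots,n_r$ and let $m_r\to\mathcal U$; then let $n_r\to\mathcal U$, then $m_{r-1}\to\mathcal U$, and so on, each index running over all large integers while the smaller ones are fixed. After $2r$ limits we reach $|\langle a-a,g(\emptyset)\rangle-\theta(\emptyset)|\le\kappa$, that is, $\theta(\emptyset)\le\kappa$.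

**Step 3: two separated averages with close images.** Let $\eta>0$ and $N\in\mathbb N$. Since $\theta(\emptyset)<\kappa+\eta$, for $\mathcal U$-almost all $n$ we have $\theta(n)<\kappa+\eta$; choose such an $m_1>N$. Then choose $m_2>m_1$ with $\theta(m_1,m_2)<\kappa+\eta$, and continue up to $\tau=(m_1,\dots,m_r)$ with $\|h(\tau)-a\|<\kappa+\eta$ and $\min\tau>N$. Do this once to get $\sigma$, and again with $N=\max\sigma$ to get $\tau$. Then $\|f(\sigma)-f(\tau)\|=1$ and $\|h(\sigma)-h(\tau)\|\le2\kappa+2\eta$. Hence $\rho_\varphi(1)\le2\omega_\varphi(1/r)+2\eta$. Letting $\eta\to0$ and then $r\to\infty$ gives $\rho_\varphi(1)=0$, a contradiction. $\square$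

In particular this recovers the theorem of N. J. Kalton that $c_0$ cannot be uniformly embedded into any reflexive space: restrict such an embedding to the ball.

## 2. Weakly Cauchy sequences, and the theorems

**Definition (weakly Cauchy, w.s.c.).** A sequence $(x_n)$ in $X$ is weakly Cauchy if $\lim_n x^*(x_n)$ exists for every $x^*\in X^*$. The space $X$ is weakly sequentially complete (w.s.c.) if every weakly Cauchy sequence converges weakly to an element of $X$.

By the uniform boundedness principle a weakly Cauchy sequence is bounded, so $x^{**}(x^*)=\lim_nx^*(x_n)$ defines an element $x^{**}\in X^{**}$, the weak\* limit of $(x_n)$. The sequence converges weakly in $X$ if and only if $x^{**}\in X$. In $c_0$, the sequence $x_n=e_1+\dots+e_n$ is weakly Cauchy, because functionals are elements of $\ell_1$. Its weak\* limit is $(1,1,1,\dots)\in\ell_\infty$, at distance $1$ from $c_0$.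

One cannot hope to conclude that $X$ is reflexive. The map $\varphi(x)=(\operatorname{sgn}(x_j)|x_j|^{1/2})_j$ sends $B_{\ell_1}$ into $B_{\ell_2}$. For real $a,b$ we have $\big|\operatorname{sgn}(a)|a|^{1/2}-\operatorname{sgn}(b)|b|^{1/2}\big|^2\le2|a-b|$: for equal signs use $|\sqrt{|a|}-\sqrt{|b|}|^2\le\big||a|-|b|\big|$, for opposite signs use $(\sqrt{|a|}+\sqrt{|b|})^2\le2(|a|+|b|)$. Summing gives $\omega_\varphi(s)\le\sqrt{2s}$. Conversely, $\big|y|y|-z|z|\big|\le|y-z|(|y|+|z|)$ for real $y,z$, and by Cauchy–Schwarz $\|x-x'\|_1\le2\|\varphi(x)-\varphi(x')\|_2$, so $\rho_\varphi(t)\ge t/2$. Thus the ball of the nonreflexive space $\ell_1$ embeds uniformly into a Hilbert space. But $\ell_1$ is w.s.c., as every Schur space is; this is checked in Section 8.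

**Definition (coarse embedding).** A map $\varphi$ is a coarse embedding if $\omega_\varphi(s)<\infty$ for all $s$ and $\rho_\varphi(t)\to\infty$ as $t\to\infty$. For example, the integer-part map $\mathbb R\to\mathbb R$ is a coarse embedding that is neither continuous nor injective: $\omega(s)\le s+1$ and $\rho(t)\ge t-1$.

**Theorem A.** Let $C$ be a convex subset of a Banach space $X$, $(x_n)\subset C$ a weakly Cauchy sequence, $x^{**}\in X^{**}$ its weak\* limit, and $d=\mathrm{dist}(x^{**},C)$. Let $Y$ be a Banach space and $\varphi:C\to Y$ a map such that $\varphi(\mathrm{conv}\{x_n\})$ is relatively weakly compact. Then $\rho_\varphi(t)\le2\,\omega_\varphi(s)$ for all $s>0$ and $0<t<d$.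

**Theorem B.** If $B_X$ uniformly homeomorphically embeds into a reflexive space, then $X$ is w.s.c.

**Theorem C.**

1. If $C$ is a bounded closed convex set in a Banach space that embeds uniformly homeomorphically into a reflexive space, then every weakly Cauchy sequence in $C$ converges weakly to a point of $C$.
2. If $X$ is not w.s.c. and $\varphi:X\to Y$ is any map into a reflexive space, then $\sup_{t>0}\rho_\varphi(t)\le2\inf_{s>0}\omega_\varphi(s)$. In particular, a space that coarsely embeds into a reflexive space is w.s.c.
3. If $X$ contains no isomorphic copy of $\ell_1$, the following are equivalent: $X$ is reflexive; $B_X$ uniformly embeds into a reflexive space; $X$ coarsely embeds into a reflexive space.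
4. The converse of Theorem B fails: there is a separable Schur (hence w.s.c.) space $Z$ such that $B_Z$ does not uniformly embed, and $Z$ does not coarsely embed, into any reflexive space.

Compare Theorem A with Section 1. Steps 2 and 3 there used only two facts about the averages $f(\sigma)$: interlaced averages are as close as we please, and there are averages arbitrarily far out that stay away from a given one. The second fact survives for any weakly Cauchy sequence. Convex combinations of far-out terms converge weak\* to $x^{**}$, and the distance from $x^{**}$ to $C$ is $d$. The first fact is what changes.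

## 3. A $C(K)$ space where averages of fixed length fail

The natural attempt is to keep $f(\sigma)=\frac1r\sum x_{n_i}$. For interlaced $\sigma,\tau$ and $x^*\in B_{X^*}$,
$$|x^*(f(\sigma)-f(\tau))|\le\frac1r\sum_{i=1}^r|x^*(x_{n_i}-x_{m_i})| .$$
For a fixed $x^*$ only boundedly many terms can exceed a given $\delta$. But the norm is a supremum over $x^*$, and the bound may depend on $x^*$. Here is a space where this is fatal.

Let $K\subset\{0,1\}^{\mathbb N}$ consist of $\emptyset$ and all nonempty $B\subset\mathbb N$ having at most $\min B$ maximal intervals, the last of which may be infinite; a set is identified with its indicator function. The set $K$ is closed. Indeed, let $B^{(j)}\in K$ converge to $B\neq\emptyset$. Then for large $j$ we have $\min B^{(j)}=\min B$. If $B$ had more than $\min B$ maximal intervals, finitely many coordinates would show this, and $B^{(j)}$ would have more than $\min B^{(j)}$ of them for large $j$. So $K$ is compact. Let $\pi_n\in C(K)$ be the $n$th coordinate function.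

Each $B\in K$ is finite or cofinite, so $\pi_n\to g$ pointwise on $K$, where $g(B)=1$ if $B$ is cofinite and $g(B)=0$ otherwise. By dominated convergence $\int\pi_n\,d\mu\to\int g\,d\mu$ for every measure $\mu$, so $(\pi_n)$ is weakly Cauchy. A weak limit in $C(K)$ would have to equal $g$. But $g$ is not continuous: $[n,\infty)\to\emptyset$ in $K$ while $g([n,\infty))=1$ and $g(\emptyset)=0$. So $C(K)$ is not w.s.c., and $(\pi_n)$ is a witness.

Now let $n_1<m_1<\dots<n_r<m_r$ with $n_1\ge r$. The set $B=\bigcup_{i\le r}[n_i,m_i)$ has exactly $r\le\min B$ maximal intervals, so $B\in K$. Also $n_i\in B$ and $m_i\notin B$ for all $i$. Hence $\frac1r\sum_i(\pi_{n_i}-\pi_{m_i})$ takes the value $1$ at $B$, and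
$$\Big\|\frac1r\sum_{i=1}^r\pi_{n_i}-\frac1r\sum_{i=1}^r\pi_{m_i}\Big\|=1\qquad\text{for every }r\text{ and every such interlaced pair.}$$
The same holds for every subsequence of $(\pi_n)$. The argument of Section 1 would only give a bound by $2\omega_\varphi(1)$, and this contradicts nothing.

There is still something to use in this example. Suppose $B\in K$ separates $k_i$ from $l_i$ for $i=1,\dots,q$, meaning that exactly one of the two is in $B$, and suppose $\max(k_i,l_i)<\min(k_{i+1},l_{i+1})$. The disjoint intervals between $k_i$ and $l_i$ each contain a place where $\mathbf 1_B$ changes value. There are at most $2\min B$ such places, and $\min B\le\max(k_1,l_1)$. So $q\le2\max(k_1,l_1)$. The number of bad pairs is not bounded in advance, but it is bounded once the first bad pair is known. This suggests choosing the length of the average during the construction, as a function of the indices already chosen.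

If lengths and weights depend on the indices, then $\sigma$ and $\tau$ no longer have the same length or the same weights. Interlacing one index with one index then stops making sense. So two things have to be built: averages whose weights depend on the past, and a rule for the order in which the indices of $\sigma$ and $\tau$ are chosen. The next two sections do this in turn.

## 4. Thin families and weight schemes

Finite subsets of $\mathbb N$ are identified with finite strictly increasing sequences. We write $u^\frown n$ for $u$ followed by $n$, and $\max\emptyset=0$.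

**Definition (scheme).** A scheme is a pair $(T,w)$, where $T$ is a set of finite strictly increasing sequences in $\mathbb N$, closed under initial segments, with $\emptyset\in T$, such that:

* (a) each $u\in T$ is either terminal (it has no proper extension in $T$), or $u^\frown n\in T$ for all $n>\max u$; the set of terminal elements is denoted $\partial T$;
* (b) $T$ has no infinite branch;
* (c) $w:T\setminus\partial T\to(0,1]$, and for each $\sigma=(n_1,\dots,n_p)\in\partial T$ the numbers $a_i(\sigma):=w(n_1,\dots,n_{i-1})$ satisfy $\sum_{i=1}^pa_i(\sigma)=1$.

The weight of the entry $n_i$ is thus fixed by the entries before it, and before $n_i$ itself is chosen. By (c), $\emptyset$ is never terminal. For $u=(n_1,\dots,n_i)\in T$ let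
$$W(u)=\sum_{l\le i}w(n_1,\dots,n_{l-1})$$
be the weight already spent. By (b), every $u\in T$ extends to a terminal element: otherwise one could extend forever. Since $w>0$, it follows that $W(u)\in[0,1]$, and $W(u)=1$ if and only if $u$ is terminal.

**Example 1.** $T=\{u:|u|\le r\}$ with $w\equiv1/r$ is a scheme. Its terminal elements are $[\mathbb N]^r$ and its averages are those of Section 1.

**Example 2.** Let the first entry $n_1$ have weight $\frac12$, and let it be followed by exactly $n_1$ further entries, each of weight $\frac1{2n_1}$. The sum is $\frac12+n_1\cdot\frac1{2n_1}=1$. Terminal elements have length $1+n_1$, so the length depends on the first entry.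

**Definition (thin family).** A nonempty family $\mathcal H$ of finite subsets of $\mathbb N$ is thin if it is hereditary (subsets of members are members) and there is no infinite $A\subset\mathbb N$ all of whose finite initial segments belong to $\mathcal H$.

A thin family will play the role of the sets of indices at which one functional can be bad. The sets with at most $q$ elements form a thin family. Another one is $\mathcal S=\{\emptyset\}\cup\{A:|A|\le\min A\}$: passing to a nonempty subset does not increase the size and does not decrease the minimum, and an initial segment of $A$ with more than $\min A$ elements is not in $\mathcal S$. We want schemes whose weights spread so well that no member of a given thin family carries much weight.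

For sets with at most $q$ elements, use Example 1 with $r\ge q/\varepsilon$: at most $q$ entries of weight $1/r$ are caught. For $\mathcal S$, no fixed length works, since $\mathcal S$ contains every $\sigma\in[\mathbb N]^r$ with $\min\sigma\ge r$. Instead choose an integer $k\ge2/\varepsilon$ and use $k$ blocks of total weight $1/k$ each. The first block is a single entry. If a block has ended with $m$, the next one has constant weights on a number of entries at least $2m/\varepsilon$. Let $A\in\mathcal S$ first meet the sequence in block $j$, at $n$. That block may be caught entirely and costs $1/k\le\varepsilon/2$. But now $|A\cap(\text{later blocks})|\le n$, and each later block was made long compared with $n$, so $A$ catches at most the fraction $\varepsilon/2$ of it. The total is at most $\varepsilon$. The general lemma repeats this by induction.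

**Rank.** Let $\mathcal H$ be thin. Ordered by end-extension, it is a tree without infinite branches, so we may define ordinals by
$$\mathrm{rk}_{\mathcal H}(A)=\sup\{\mathrm{rk}_{\mathcal H}(A\cup\{n\})+1:\ n>\max A,\ A\cup\{n\}\in\mathcal H\}\quad(\sup\emptyset=0),\qquad \mathrm{rk}(\mathcal H)=\mathrm{rk}_{\mathcal H}(\emptyset).$$
The sets with at most $q$ elements have $\mathrm{rk}(A)=q-|A|$, and this family has rank $q$. In $\mathcal S$, $\mathrm{rk}(A)=\min A-|A|$ for $A\ne\emptyset$, so $\mathrm{rk}(\mathcal S)=\sup_n\big((n-1)+1\big)=\omega$.

We need two facts about ranks. First, for $\{n\}\in\mathcal H$ let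
$$\mathcal H_n=\{B:\ B\subset(n,\infty),\ \{n\}\cup B\in\mathcal H\}.$$
It is hereditary because $\mathcal H$ is. If all initial segments of an infinite $A$ were in $\mathcal H_n$, all initial segments of $\{n\}\cup A$ would be in $\mathcal H$; so $\mathcal H_n$ is thin. Since $\mathrm{rk}_{\mathcal H_n}(B)=\mathrm{rk}_{\mathcal H}(\{n\}\cup B)$, we get $\mathrm{rk}(\mathcal H_n)=\mathrm{rk}_{\mathcal H}(\{n\})<\mathrm{rk}(\mathcal H)$.

Second, let $\mathcal G=\bigcup_i\mathcal G_i$ be a finite union of thin families. It is hereditary. If all initial segments of an infinite $A$ lie in $\mathcal G$, then some $\mathcal G_i$ contains infinitely many of them, hence all of them by heredity, which is impossible. So $\mathcal G$ is thin. Moreover $\mathrm{rk}_{\mathcal G}(A)=\max_{i:A\in\mathcal G_i}\mathrm{rk}_{\mathcal G_i}(A)$. To see this by induction along the tree $\mathcal G$, assume it for all $A\cup\{n\}\in\mathcal G$ with $n>\max A$. Then $\mathrm{rk}_{\mathcal G}(A)$ is the supremum of $\mathrm{rk}_{\mathcal G_i}(A\cup\{n\})+1$ over all $n>\max A$ and $i$ with $A\cup\{n\}\in\mathcal G_i$. Such an $i$ has $A\in\mathcal G_i$, so grouping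 by $i$ gives the formula. In particular $\mathrm{rk}(\mathcal G)=\max_i\mathrm{rk}(\mathcal G_i)$.

**Lemma 2.** Let $\mathcal H$ be thin and $\varepsilon>0$. There is a scheme $(T,w)$ such that for all $\sigma=(n_1,\dots,n_p)\in\partial T$ and $A\in\mathcal H$,
$$\sum_{i:\,n_i\in A}a_i(\sigma)\le\varepsilon .$$

*Proof.* We use induction on $\mathrm{rk}(\mathcal H)$, for all $\varepsilon$ simultaneously. If the rank is $0$, then $\mathcal H=\{\emptyset\}$, and $T=\{\emptyset\}\cup\{(n):n\in\mathbb N\}$ with $w(\emptyset)=1$ will do. Let $\mathrm{rk}(\mathcal H)=\alpha>0$.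

**Step 1: the ingredients.** This step collects the schemes from which the blocks are taken. Fix an integer $k\ge\max(1,2/\varepsilon)$. For $m\ge0$ let
$$\mathcal H^m=\{\emptyset\}\cup\bigcup_{n\le m,\ \{n\}\in\mathcal H}\mathcal H_n .$$
This is a finite union of thin families of rank less than $\alpha$, so it is thin of rank less than $\alpha$. By the induction hypothesis fix a scheme $(T^m,w^m)$ for $\mathcal H^m$ and $\varepsilon/2$. It handles everything that can remain of a set $A\in\mathcal H$ after an element $n\le m$ of $A$ has been seen.

**Step 2: construction of $T$.** The aim is to concatenate $k$ blocks, each taken from the scheme that corresponds to the end of the previous block. We describe $T$ by a procedure that reads a strictly increasing sequence from left to right. At each moment there are closed blocks $b_1,\dots,b_{j-1}$ and one open block $b_j$, with $m_0=0$, $m_i=\max b_i$ for closed blocks, and $b_j$ a non-terminal element of $T^{m_{j-1}}$. At the start, $j=1$ and $b_1=\emptyset$. When a number $n$, larger than all earlier ones, is read, replace $b_j$ by $b_j{}^\frown n$. This lies in $T^{m_{j-1}}$ by (a), as $b_j$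 was non-terminal and $n>\max b_j$. If the new $b_j$ is non-terminal, it stays open. If it is terminal in $T^{m_{j-1}}$, close it and put $m_j=n$. Then, if $j<k$, open a new block $b_{j+1}=\emptyset$, which is non-terminal in $T^{m_j}$; if $j=k$, stop. Let $T$ be the set of all finite strictly increasing sequences, including $\emptyset$, that can be read to their end without a number being offered after the stop.

The procedure is deterministic, so the blocks of $u\in T$ are determined by $u$. Initial segments of elements of $T$ are in $T$. The entries of $b_i$ exceed $m_{i-1}$, because the whole sequence is increasing.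

**Step 3: $T$ is a scheme.** Here (a)–(c) are verified. For (a): if the procedure has stopped after reading $u$, then $u$ has no proper extension in $T$; if it has not stopped, every $n>\max u$ can be read next. So the terminal elements are exactly the sequences $b_1{}^\frown\cdots{}^\frown b_k$ after which the procedure stops, with $b_i\in\partial T^{m_{i-1}}$ for all $i\le k$. For (b): along an infinite sequence the first block would be closed after finitely many steps, as $T^0$ has no infinite branch; then the second one, as $T^{m_1}$ has none; and after $k$ blocks the procedure stops. For (c): if $u\in T$ is not terminal and $b_j$ is its open block, put $w(u)=\frac1kw^{m_{j-1}}(b_j)$. Along a terminal $\sigma=b_1{}^\frown\cdots{}^\frown b_k$ the weights of the entries of $b_i$ are $\frac1k$ times their weights in the scheme $T^{m_{i-1}}$. Each block has total weight $\frac1k$, and the sum is $1$.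

**Step 4: the estimate.** Let $\sigma=b_1{}^\frown\cdots{}^\frown b_k\in\partial T$ and let $A\in\mathcal H$ meet $\sigma$. Let $j$ be minimal with $A\cap b_j\neq\emptyset$ and $n=\min(A\cap b_j)$. Blocks before $b_j$ contribute $0$. The block $b_j$ contributes at most $\frac1k\le\frac\varepsilon2$. Let $i>j$. Then $n\le m_j\le m_{i-1}$, the entries of $b_i$ exceed $m_{i-1}\ge n$, and $\{n\}\cup(A\cap b_i)\subset A$ is in $\mathcal H$ by heredity. So $A\cap b_i\in\mathcal H_n\subset\mathcal H^{m_{i-1}}$. By the choice of $T^{m_{i-1}}$, the set $A$ catches at most $\frac1k\cdot\frac\varepsilon2$ in block $b_i$. Summing over at most $k$ blocks gives at most $\frac\varepsilon2$, and the total is at most $\varepsilon$. $\square$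

## 5. The pairing game

Fix a scheme $(T,w)$. We now decide in which order the entries of two terminal sequences are chosen: the sequence that has spent less weight moves.

**Definition (game, matched pair).** A position is a pair $(u,v)\in T\times T$, and the starting position is $(\emptyset,\emptyset)$. The rules are:

* if $W(u)\le W(v)$ and $W(u)<1$, extend $u$;
* if $W(v)<W(u)$, extend $v$;
* if $W(u)=W(v)=1$, stop.

To extend means to append some $n$ larger than all entries of both $u$ and $v$. Let $P$ be the set of positions reachable by these moves. The terminal positions in $P$ are pairs $(\sigma,\tau)\in\partial T\times\partial T$, called matched pairs.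

Exactly one rule applies at each position. If $W(u)\le W(v)$, then either $W(u)<1$, or $W(u)=W(v)=1$; otherwise $W(v)<W(u)$. The sequence to be extended has $W<1$, so it is non-terminal, and by (a) every sufficiently large $n$ is a legal move. There is no infinite play, since it would extend $u$ or $v$ infinitely often and produce an infinite branch of $T$.

In Example 1 we have $W(u)=|u|/r$, and the game forces $n_1<m_1<n_2<m_2<\dots<n_r<m_r$: matched pairs are the interlaced pairs of Section 1. In Example 2, here is one play. First $n_1=2$, so $\sigma$ will have weights $\frac12,\frac14,\frac14$; then $m_1=3$, so $\tau$ will have weights $\frac12,\frac16,\frac16,\frac16$. Now $W(u)=W(v)=\frac12$, so $n_2=4$ and $W(u)=\frac34$. Then $m_2=5$ gives $W(v)=\frac23<\frac34$, so $v$ moves again: $m_3=6$ and $W(v)=\frac56$. Then $n_3=7$ gives $W(u)=1$, and $m_4=8$ gives $W(v)=1$. The matched pair is $\sigma=(2,4,7)$, $\tau=(3,5,6,8)$.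

The next lemma is the generalization of Step 2 in Section 1. There the order of the limits was the interlacing order read backward; here it is the order of play read backward.

**Lemma 3.** Let $h:\partial T\to Y$ have relatively weakly compact range, and suppose $\|h(\sigma)-h(\tau)\|\le\kappa$ for all matched pairs. Then there is $a\in Y$ such that for all $\eta>0$ and $N\in\mathbb N$ there is $\tau\in\partial T$ with $\min\tau>N$ and $\|h(\tau)-a\|\le\kappa+\eta$.

*Proof.* **Step 1: extension to the whole tree.** We define limit objects at all nodes, so that one variable at a time can be moved. By recursion on the tree $T$, which has no infinite branch, put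
$$h(u)=\operatorname*{w-lim}_{n\to\mathcal U}h(u^\frown n)\qquad(u\in T\setminus\partial T).$$
The sequence is defined for $n>\max u$, and the limits exist in the weak closure of $h(\partial T)$, which is weakly compact. Let $a=h(\emptyset)$. For $\tau\in\partial T$ put $\theta(\tau)=\|h(\tau)-a\|$, a bounded function since weakly compact sets are bounded, and choose $g(\tau)\in B_{Y^*}$ with $\langle h(\tau)-a,g(\tau)\rangle=\theta(\tau)$. For $v\in T\setminus\partial T$ put
$$g(v)=\operatorname*{w^*-lim}_{n\to\mathcal U}g(v^\frown n)\in B_{Y^*},\qquad \theta(v)=\lim_{n\to\mathcal U}\theta(v^\frown n).$$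
Let $\Phi(u,v)=\langle h(u)-a,g(v)\rangle$ for $(u,v)\in T\times T$. Testing weak limits on a fixed functional and weak\* limits on a fixed vector gives
$$\Phi(u,v)=\lim_{n\to\mathcal U}\Phi(u^\frown n,v)\ \ (u\notin\partial T),\qquad \Phi(u,v)=\lim_{n\to\mathcal U}\Phi(u,v^\frown n)\ \ (v\notin\partial T).\tag{3}$$

**Step 2: backward induction over the game.** We claim that
$$|\Phi(u,v)-\theta(v)|\le\kappa\qquad\text{for all }(u,v)\in P.\tag{4}$$
At a matched pair, $|\Phi(\sigma,\tau)-\theta(\tau)|=|\langle h(\sigma)-h(\tau),g(\tau)\rangle|\le\kappa$. Next suppose (4) holds at all successors of a non-terminal position $(u,v)\in P$. These correspond to all sufficiently large $n$, hence to $\mathcal U$-almost all $n$. If $v$ is the sequence to be extended, take the limit of $|\Phi(u,v^\frown n)-\theta(v^\frown n)|\le\kappa$, using (3) for $\Phi$ and the definition of $\theta(v)$. If $u$ is to be extended, take the limit of $|\Phi(u^\frown n,v)-\theta(v)|\le\kappa$, where $\theta(v)$ does not change. In both cases (4) holds at $(u,v)$. So a position of $P$ at which (4) fails is not terminal and has a successor at which (4) fails. Repeating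 this would give an infinite play, which is impossible.

**Step 3: descent to a terminal element.** We turn (4) at the start of the game into the required $\tau$. Since $h(\emptyset)=a$, we have $\Phi(\emptyset,\emptyset)=0$, so (4) gives $\theta(\emptyset)\le\kappa$. If $v\notin\partial T$ and $\theta(v)<\kappa+\eta$, then $\theta(v^\frown n)<\kappa+\eta$ for $\mathcal U$-almost all $n$, and we may choose such an $n>\max(N,\max v)$. Starting from $\emptyset$, after finitely many such choices we reach a terminal $\tau$, because $T$ has no infinite branch. It satisfies $\min\tau>N$ and $\|h(\tau)-a\|=\theta(\tau)<\kappa+\eta$. $\square$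

Next we need the combinatorial substitute for interlacing: entries that occupy overlapping portions of weight are played at nearly the same time.

**Lemma 4.** Let $(\sigma,\tau)$ be a matched pair, $\sigma=(n_1,\dots,n_p)$, $\tau=(m_1,\dots,m_q)$. Let $I_1,\dots,I_p$ be the consecutive half-open intervals $[\cdot,\cdot)$ of lengths $a_i(\sigma)$ partitioning $[0,1)$, and $J_1,\dots,J_q$ those of lengths $a_j(\tau)$. If $I_i\cap J_j\neq\emptyset$, then $n_{i'}>m_j$ for all $i'>i$, and $m_{j'}>n_i$ for all $j'>j$.

In the play above, $I_2=[\frac12,\frac34)$ and $J_3=[\frac23,\frac56)$ overlap, and indeed $n_3=7>m_3=6$ and $m_4=8>n_2=4$.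

*Proof.* Fix a play ending at $(\sigma,\tau)$. Every number played is larger than all numbers played before, so it suffices to compare times. Note that $W(n_1,\dots,n_{i-1})=\min I_i$, and likewise for $\tau$. Also, $I_i\cap J_j\ne\emptyset$ means $\sup I_i>\min J_j$ and $\sup J_j>\min I_i$.

Suppose that $n_{i'}$, with $i'>i$, was played before $m_j$. Just before that move, $u=(n_1,\dots,n_{i'-1})$ and $v$ is an initial segment of $(m_1,\dots,m_{j-1})$. Hence $W(u)=\min I_{i'}\ge\sup I_i>\min J_j\ge W(v)$. But $u$ is extended only if $W(u)\le W(v)$, a contradiction.

Suppose that $m_{j'}$, with $j'>j$, was played before $n_i$. Just before that move, $v=(m_1,\dots,m_{j'-1})$ and $u$ is an initial segment of $(n_1,\dots,n_{i-1})$. Hence $W(v)=\min J_{j'}\ge\sup J_j>\min I_i\ge W(u)$. But $v$ is extended only if $W(v)<W(u)$, a contradiction. $\square$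

## 6. Proof of Theorem A: bad pairs form a thin family

Let $C$, $(x_n)$, $x^{**}$, $d$, $\varphi$ be as in Theorem A and let $s>0$, $0<t<d$. There is nothing to prove if $d=0$ or $\omega_\varphi(s)=\infty$, so assume $d>0$ and $\omega_\varphi(s)<\infty$. Let $R=\sup_n\|x_n\|<\infty$. Then $R>0$, since otherwise $x^{**}=0=x_1\in C$ and $d=0$. Put
$$\delta=\frac s2,\qquad\varepsilon=\frac s{8R}.$$

**Step 1: the thin family.** This step encodes the weak Cauchy property as a family to which Lemma 2 applies. Let $\mathcal H$ consist of $\emptyset$ and of all $\{k_1<\dots<k_q\}$ for which there are $l_1,\dots,l_q\in\mathbb N$ and $x^*\in B_{X^*}$ with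
$$\max(k_i,l_i)<\min(k_{i+1},l_{i+1})\ \ (i<q),\qquad|x^*(x_{k_i}-x_{l_i})|\ge\delta\ \ (i\le q).\tag{5}$$
We call $l_i$ the partner of $k_i$. Dropping some of the pairs $(k_i,l_i)$ keeps (5), so $\mathcal H$ is hereditary.

Suppose $\mathcal H$ is not thin: there are $k_1<k_2<\cdots$ with $\{k_1,\dots,k_q\}\in\mathcal H$ for all $q$. The partners and the functional may change with $q$, and we use compactness twice to make them constant. For each $q$ apply (5) to $\{k_1,\dots,k_{q+1}\}$ and discard the last pair. This gives a tuple $(l_1,\dots,l_q)$ with three properties: $l_i<k_{i+1}$ for $i\le q$; $\max(k_i,l_i)<\min(k_{i+1},l_{i+1})$ for $i<q$; and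
$$K(l_1,\dots,l_q)=\{x^*\in B_{X^*}:\ |x^*(x_{k_i}-x_{l_i})|\ge\delta,\ i\le q\}\neq\emptyset.$$
The tuples with these three properties are closed under initial segments. They form a tree that has elements of every length and is finitely branching, since $l_i<k_{i+1}$. By König's lemma there is an infinite sequence $(l_i)$ all of whose initial segments are such tuples. The sets $K(l_1,\dots,l_q)$, $q=1,2,\dots$, are nonempty, weak\*-compact and decreasing, so they have a common point $x^*$. Then $|x^*(x_{k_i})-x^*(x_{l_i})|\ge\delta$ for all $i$. But $k_i\to\infty$, and $l_{i+1}>k_i$ shows $l_i\to\infty$, so this contradicts the convergence of $(x^*(x_n))_n$. Hence $\mathcal H$ is thin.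

**Step 2: the averages, and closeness on matched pairs.** This step is the analog of the equality $\|f(\sigma)-f(\tau)\|=\frac1r$ of Section 1. Let $(T,w)$ be the scheme of Lemma 2 for $\mathcal H$ and $\varepsilon$. For $\sigma=(n_1,\dots,n_p)\in\partial T$ put
$$f(\sigma)=\sum_{i=1}^pa_i(\sigma)\,x_{n_i}\in\mathrm{conv}\{x_n\}\subset C .$$
We claim that
$$\|f(\sigma)-f(\tau)\|\le s\qquad\text{for every matched pair }(\sigma,\tau).\tag{6}$$
Use the notation of Lemma 4. Since $\sum_j|I_i\cap J_j|=a_i(\sigma)$ and $\sum_i|I_i\cap J_j|=a_j(\tau)$,
$$f(\sigma)-f(\tau)=\sum_{(i,j)}|I_i\cap J_j|\,(x_{n_i}-x_{m_j}),$$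
the sum being over the pairs $(i,j)$ with $I_i\cap J_j\neq\emptyset$. The coefficients add up to $1$. Order these pairs by the position of $I_i\cap J_j$ in $[0,1)$; along this order both coordinates are nondecreasing. Fix $x^*\in B_{X^*}$ and call $(i,j)$ bad if $|x^*(x_{n_i}-x_{m_j})|\ge\delta$.

To bring the bad pairs into the form (5), we select some of them greedily. Let $(i_1,j_1)$ be the first bad pair, if there is one. Inductively, let $(i_{r+1},j_{r+1})$ be the first bad pair with $i_{r+1}>i_r$ and $j_{r+1}>j_r$, as long as one exists. Every bad pair $(i,j)$ satisfies $i=i_r$ or $j=j_r$ for some $r$. To see this, let $(i_r,j_r)$ be the last selected pair that does not come after $(i,j)$; it exists because the first bad pair is selected. Then $i\ge i_r$ and $j\ge j_r$. If both inequalities were strict, $(i,j)$ would be a candidate for the next selection, so $(i_{r+1},j_{r+1})$ would exist and would not come after $(i,j)$, contradicting the choice of $r$. Consequently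
$$\sum_{(i,j)\text{ bad}}|I_i\cap J_j|\le\sum_ra_{i_r}(\sigma)+\sum_ra_{j_r}(\tau).\tag{7}$$

Apply Lemma 4 to $I_{i_r}\cap J_{j_r}\ne\emptyset$: it gives $n_{i_{r+1}}>m_{j_r}$ and $m_{j_{r+1}}>n_{i_r}$. As $\sigma$ and $\tau$ are increasing,
$$\max(n_{i_r},m_{j_r})<\min(n_{i_{r+1}},m_{j_{r+1}}).$$
So $\{n_{i_r}\}_r\in\mathcal H$, with partners $m_{j_r}$ and functional $x^*$. By symmetry $\{m_{j_r}\}_r\in\mathcal H$, with partners $n_{i_r}$. By Lemma 2, applied to $\sigma$ and to $\tau$, each sum on the right of (7) is at most $\varepsilon$. The bad pairs therefore have total coefficient at most $2\varepsilon$, and each satisfies $|x^*(x_{n_i}-x_{m_j})|\le2R$. The other pairs contribute at most $\delta$ in total. Hence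
$$|x^*(f(\sigma)-f(\tau))|\le\delta+2R\cdot2\varepsilon=\frac s2+\frac s2=s .$$
Since $x^*\in B_{X^*}$ was arbitrary, (6) follows.

**Step 3: two averages far apart with close images.** We combine (6) with Lemma 3. Put $h=\varphi\circ f:\partial T\to Y$ and $\kappa=\omega_\varphi(s)$. The range of $h$ lies in $\varphi(\mathrm{conv}\{x_n\})$, so it is relatively weakly compact, and by (6) $\|h(\sigma)-h(\tau)\|\le\kappa$ for matched pairs. Let $\eta>0$. By Lemma 3 there are $a\in Y$, some $\sigma\in\partial T$, and for each $N$ some $\tau_N\in\partial T$ with $\min\tau_N>N$, such that $\|h(\sigma)-a\|\le\kappa+\eta$ and $\|h(\tau_N)-a\|\le\kappa+\eta$. So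
$$\|\varphi(f(\sigma))-\varphi(f(\tau_N))\|\le2\kappa+2\eta\qquad\text{for all }N.$$
Since $f(\tau_N)\in\mathrm{conv}\{x_n:n>N\}$, for each $x^*\in X^*$ we have $|x^*(f(\tau_N))-x^{**}(x^*)|\le\sup_{n>N}|x^*(x_n)-x^{**}(x^*)|\to0$; that is, $f(\tau_N)\to x^{**}$ weak\*. The norm of $X^{**}$ is weak\* lower semicontinuous and $f(\sigma)\in C$, so
$$\liminf_N\|f(\sigma)-f(\tau_N)\|\ge\|f(\sigma)-x^{**}\|\ge d>t .$$
For some $N$ we have $\|f(\sigma)-f(\tau_N)\|\ge t$, and then $\rho_\varphi(t)\le2\omega_\varphi(s)+2\eta$. Let $\eta\to0$. This proves Theorem A. $\square$

## 7. From Theorem A to Theorem B and Theorem C(1)–(3)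

**Proof of Theorem C(1).** Let $\varphi:C\to Y$ be a uniform embedding with $C$ bounded, closed and convex, and $Y$ reflexive. Some $s_0>0$ has $\omega_\varphi(s_0)<\infty$, so $\varphi(C)$ is relatively weakly compact by (1). Let $(x_n)\subset C$ be weakly Cauchy with weak\* limit $x^{**}$, and let $d=\mathrm{dist}(x^{**},C)$. If $d>0$, Theorem A with $t=d/2$ gives $0<\rho_\varphi(t)\le2\omega_\varphi(s)$ for all $s>0$, and the right-hand side tends to $0$ as $s\to0$, a contradiction. So $d=0$. The set $C$ is closed in the Banach space $X$, hence complete, hence norm closed in $X^{**}$. Therefore $x^{**}\in C$, that is, $x_n\to x^{**}$ weakly in $X$. $\square$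

**Proof of Theorem B.** A weakly Cauchy sequence is bounded, so after scaling it lies in $B_X$. Apply Theorem C(1) with $C=B_X$. $\square$

**Proof of Theorem C(2).** Let $X$ fail to be w.s.c. and let $(x_n)$ be weakly Cauchy with weak\* limit $x^{**}\notin X$. Since $X$ is closed in $X^{**}$, $d_0=\mathrm{dist}(x^{**},X)>0$. Let $\varphi:X\to Y$ be any map into a reflexive space and let $s,t>0$. We must show $\rho_\varphi(t)\le2\omega_\varphi(s)$, and may assume $\omega_\varphi(s)<\infty$. Applying (1) to the restriction of $\varphi$ to a bounded convex set shows that $\varphi$ maps bounded convex sets to relatively weakly compact sets. Choose $\lambda>0$ with $\lambda d_0>t$. The sequence $(\lambda x_n)$ is weakly Cauchy, and its weak\* limit $\lambda x^{**}$ has distance $\lambda d_0>t$ from $X$. Theorem A with $C=X$ and $(\lambda x_n)$ gives the inequality. If $\varphi$ were a coarse embedding, we would have $\omega_\varphi(1)<\infty$ and $\rho_\varphi(t)\to\infty$, contradicting $\rho_\varphi(t)\le2\omega_\varphi(1)$ for all $t$. $\square$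

**Proof of Theorem C(3).** If $X$ is reflexive, the identity maps of $B_X$ and of $X$ are embeddings of the two kinds. Conversely, if either embedding exists, $X$ is w.s.c. by Theorem B or Theorem C(2). By Rosenthal's $\ell_1$-theorem (Proc. Nat. Acad. Sci. USA 71 (1974)), every bounded sequence in a space without a copy of $\ell_1$ has a weakly Cauchy subsequence. As $X$ is w.s.c., this subsequence converges weakly, and if the sequence is in $B_X$ so is the limit, because $B_X$ is weakly closed. So $B_X$ is weakly sequentially compact, and $X$ is reflexive by the Eberlein–Šmulian theorem. $\square$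

## 8. A separable Schur space whose ball does not embed: Theorem C(4)

A space is Schur if every weakly null sequence is norm null; $\ell_1$ is Schur by Schur's classical theorem. A Schur space is w.s.c.: if a weakly Cauchy sequence $(x_n)$ were not norm Cauchy, there would be $k_i,l_i\to\infty$ with $\|x_{k_i}-x_{l_i}\|$ bounded away from $0$, although these differences are weakly null. So weakly Cauchy sequences are norm Cauchy and converge.

We now build a Schur space in which the interlacing argument of Section 1 can be run, although no weakly Cauchy sequence without a limit is available. The idea is to write the interlacing geometry into the space directly.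

**Step 1: the interlacing metric.** We want interlaced sets at distance $1$ and separated sets at distance $r$. Call $\sigma\neq\tau$ in $[\mathbb N]^r$ adjacent if $\sigma_1\le\tau_1\le\sigma_2\le\tau_2\le\dots\le\sigma_r\le\tau_r$ or the same with $\sigma$ and $\tau$ exchanged. Let $D_r\in[0,\infty]$ be the graph distance and $q_r=\min(D_r,r)$. This is a metric with $1\le q_r\le r$ off the diagonal. For $r=2$, for example, $\{1,3\}$ and $\{2,4\}$ are adjacent, whereas $\{1,2\}$ and $\{3,4\}$ are not.

We show that
$$\max\sigma<\min\tau\ \Longrightarrow\ q_r(\sigma,\tau)=r.\tag{8}$$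
If $\sigma,\sigma'$ are adjacent, then $\sigma'_i\le\sigma_{i+1}$ for $i<r$: this is part of the chain if $\sigma$ comes first, and if $\sigma'$ comes first then $\sigma_i'\le\sigma_i\le\sigma_{i+1}$. Let $\sigma=\sigma^{(0)},\dots,\sigma^{(k)}$ be a path with $k\le r-1$. Then
$$\sigma^{(k)}_1\le\sigma^{(k-1)}_2\le\dots\le\sigma^{(0)}_{k+1}\le\sigma_r<\tau_1,$$
so $\sigma^{(k)}\ne\tau$. Hence $D_r(\sigma,\tau)\ge r$ and (8) follows.

**Step 2: linearization.** We turn $q_r$ into a norm without leaving the isomorphism class of $\ell_1$. Fix $\sigma_0=\{1,\dots,r\}$ and let $Z_r$ be $\ell_1([\mathbb N]^r\setminus\{\sigma_0\})$ with the norm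
$$\|\mu\|_r=\sup\Big\{\Big|\sum_\sigma\mu(\sigma)F(\sigma)\Big|:\ F:[\mathbb N]^r\to\mathbb R\ \text{1-Lipschitz for }q_r,\ F(\sigma_0)=0\Big\}.$$
A function with values $\pm\frac12$ off $\sigma_0$ and $0$ at $\sigma_0$ is 1-Lipschitz, because distinct points have distance at least $1$. All admissible $F$ satisfy $|F|\le r$, because $q_r\le r$. Hence $\frac12\|\mu\|_{\ell_1}\le\|\mu\|_r\le r\|\mu\|_{\ell_1}$, and $Z_r$ is isomorphic to $\ell_1$. Let $e_\sigma$ be the unit vectors and $e_{\sigma_0}:=0$. Then
$$\|e_\sigma-e_\tau\|_r=q_r(\sigma,\tau),\qquad\|e_\sigma\|_r\le r.\tag{9}$$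
Indeed, $|F(\sigma)-F(\tau)|\le q_r(\sigma,\tau)$ for admissible $F$, and the admissible function $F=q_r(\cdot,\tau)-q_r(\sigma_0,\tau)$ gives equality. The second part is the case $\tau=\sigma_0$. Let
$$Z=\Big(\bigoplus_{r\ge1}Z_r\Big)_{\ell_1},$$
a separable Banach space.

**Step 3: $Z$ is Schur.** Suppose it is not: there is a weakly null sequence $(z_k)$ with, after passing to a subsequence, $\|z_k\|\ge\varepsilon>0$ for all $k$. Write $z_k=(z_k(r))_r$. For each $r$ the sequence $(z_k(r))_k$ is weakly null in $Z_r\cong\ell_1$, hence norm null. We choose indices inductively. Let $N_0=0$. Given $N_{j-1}$, choose $k_j>k_{j-1}$ with $\sum_{r\le N_{j-1}}\|z_{k_j}(r)\|<\varepsilon/8$, and then $N_j>N_{j-1}$ with $\sum_{r>N_j}\|z_{k_j}(r)\|<\varepsilon/8$. Let $y_j$ be the restriction of $z_{k_j}$ to the indices $r\in(N_{j-1},N_j]$. Then $\|z_{k_j}-y_j\|<\varepsilon/4$. For $r\in(N_{j-1},N_j]$ choose $z_r^*\in B_{Z_r^*}$ norming $z_{k_j}(r)$. The blocks are disjoint, so this defines $z^*=(z_r^*)$ in the unit ball of $(\bigoplus Z_r^*)_{\ell_\infty}=Z^*$, and $z^*(y_j)=\|y_j\|$ for all $j$. Hence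
$$z^*(z_{k_j})\ge\|y_j\|-\frac\varepsilon4\ge\|z_{k_j}\|-\frac\varepsilon4-\frac\varepsilon4\ge\frac\varepsilon2$$
for all $j$, and this contradicts $z_k\to0$ weakly. So $Z$ is Schur, hence w.s.c.

**Step 4: $B_Z$ does not embed uniformly.** Now the argument of Section 1 applies. Let $\varphi:B_Z\to Y$ be a uniform embedding with $Y$ reflexive; by (1), $\varphi(B_Z)$ is relatively weakly compact. Fix $r$, take the scheme of Example 1, and for $\sigma\in\partial T=[\mathbb N]^r$ put $f_r(\sigma)=\frac1re_\sigma$, with $e_\sigma\in Z_r\subset Z$. By (9) $f_r(\sigma)\in B_Z$. Matched pairs satisfy $n_1<m_1<n_2<\dots<n_r<m_r$, so they are adjacent and $\|f_r(\sigma)-f_r(\tau)\|=\frac1r$. Choose $r$ so large that $\omega_\varphi(1/r)<\infty$. Lemma 3 applies to $h=\varphi\circ f_r$ with $\kappa=\omega_\varphi(1/r)$. Let $\eta>0$. Take first $\sigma$ and then $\tau$ with $\min\tau>\max\sigma$, both with $\|h(\cdot)-a\|\le\kappa+\eta$. Then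
$$\|h(\sigma)-h(\tau)\|\le2\omega_\varphi(1/r)+2\eta,\qquad\|f_r(\sigma)-f_r(\tau)\|=\frac1r\cdot r=1$$
by (8) and (9). Hence $0<\rho_\varphi(1)\le2\omega_\varphi(1/r)+2\eta$. Letting $\eta\to0$ and $r\to\infty$ gives a contradiction.

**Step 5: $Z$ does not embed coarsely.** The same argument works without dividing by $r$. Let $\varphi:Z\to Y$ be a coarse embedding with $Y$ reflexive. For fixed $r$ let $h(\sigma)=\varphi(e_\sigma)$. By (9), $\|h(\sigma)-\varphi(0)\|\le\omega_\varphi(r)<\infty$, so $h$ has relatively weakly compact range. On matched pairs $\|e_\sigma-e_\tau\|=1$, so Lemma 3 applies with $\kappa=\omega_\varphi(1)$. Choosing $\sigma$ and then $\tau$ with $\min\tau>\max\sigma$ as before, we have $\|e_\sigma-e_\tau\|=r$, and after letting $\eta\to0$ we get $\rho_\varphi(r)\le2\omega_\varphi(1)$. This holds for all $r$, which contradicts $\rho_\varphi(r)\to\infty$ and proves Theorem C(4). $\square$
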